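\title{An integrally closed SFT domain whose power series ring is infinite dimensional}

\begin{abstract}
A ring is SFT if every ideal $I$ contains a finitely generated ideal that contains a fixed power of each element of $I$. For every field $\kappa$ we construct a two-dimensional quasilocal integrally closed SFT domain $R\supseteq\kappa$ such that $R[[x]]$ contains a chain of prime ideals indexed by the real interval $(0,1)$. It follows that integrally closed SFT domains $R$ with $\dim R[[x]]=\infty$ exist in every finite dimension $n\ge 2$. Dimension two is the smallest possible: a one-dimensional quasilocal integrally closed domain is SFT exactly when its maximal ideal is the maximal ideal of a discrete valuation overring, and $\dim R[[x]]=2$ for every one-dimensional integrally closed SFT domain $R$.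
\end{abstract}

\section{Introduction}

Rings are commutative with identity, dimension means Krull dimension, and $R[[x]]$ is the ring of formal power series in one indeterminate $x$ over $R$. A ring is \emph{quasilocal} if it has exactly one maximal ideal; it need not be Noetherian. A domain is \emph{integrally closed} if it equals its integral closure in its quotient field. For an ideal $I$ of $R$ we write $I[[x]]$ for the ideal of series all of whose coefficients lie in $I$.

A chain of primes $P_0\subsetneq\dots\subsetneq P_n$ of $R$ gives the chain
\[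
P_0[[x]]\subsetneq\dots\subsetneq P_n[[x]]\subsetneq P_n+xR[[x]],
\]
so $\dim R[[x]]\ge\dim R+1$ for every ring. If $R$ is Noetherian there is equality, because every maximal ideal of the Noetherian ring $R[[x]]$ contains $x$, and passing from a Noetherian local ring to its quotient by one element lowers the dimension by at most one. Without the Noetherian hypothesis a series has infinitely many coefficients that no finite set of generators controls: $I[[x]]=IR[[x]]$ when $I$ is finitely generated, but in general $I[[x]]$ is larger, and new primes may appear in between. The following condition keeps finite generation up to a bounded power.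

\begin{definition}
An ideal $I$ of a ring $R$ is \emph{SFT} (of strong finite type) if there are a finitely generated ideal $J\subseteq I$ and an integer $\ell\ge1$ such that $a^\ell\in J$ for every $a\in I$. We call $(J,\ell)$ \emph{SFT data} for $I$. The ring $R$ is \emph{SFT} if all its ideals are SFT.
\end{definition}

The point of the definition is that the exponent $\ell$ does not depend on $a$. Noetherian rings are SFT, with data $(I,1)$. Three facts are known. By a theorem of Arnold, $\dim R[[x]]=\infty$ if $R$ is not SFT. The converse fails in general: there is a one-dimensional quasilocal SFT domain $R$, not integrally closed, with $\dim R[[x]]=\infty$. On the other hand, if $R$ is an SFT Pr\"ufer domain of finite dimension $m$, then $\dim R[[x]]=m+1$. (A Pr\"ufer domain is a domain whose localizations at maximal ideals are valuation domains; such a domain is integrally closed.) This leads to the question that we answer.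

\medskip
\noindent\textbf{Problem.} \emph{Is there a finite dimensional integrally closed SFT domain $R$ such that $R[[x]]$ is infinite dimensional?}
\medskip

The facts above suggest the answer no: the counterexample is not integrally closed, and Pr\"ufer domains behave like Noetherian rings. In dimension one this guess is correct. From dimension two on it is wrong.

\begin{theorem}\label{thm:example}
For every field $\kappa$ there is a two-dimensional quasilocal integrally closed SFT domain $R\supseteq\kappa$ such that $R[[x]]$ contains a strictly increasing family of primes $(Q_\theta)_{\theta\in(0,1)}$ indexed by the real interval $(0,1)$. In particular $\dim R[[x]]=\infty$. Consequently, integrally closed SFT domains $R$ with $\dim R[[x]]=\infty$ exist in every finite dimension $n\ge2$.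
\end{theorem}

A \emph{DVR} is the valuation ring of a valuation with value group $\mathbb Z$; equivalently, a quasilocal principal ideal domain that is not a field.

\begin{theorem}\label{thm:one}
\begin{enumerate}
\item[(1)] Let $(R,M)$ be a one-dimensional quasilocal integrally closed domain. Then $R$ is SFT if and only if $M$ is the maximal ideal of a DVR $V$ with $R\subseteq V\subseteq\operatorname{Frac}R$.
\item[(2)] If $R$ is a one-dimensional integrally closed SFT domain, then $\dim R[[x]]=2$.
\end{enumerate}
\end{theorem}

A domain of dimension zero is a field, and its power series ring is a DVR, of dimension one. The two theorems therefore give a complete answer.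

\begin{corollary}
An integrally closed SFT domain $R$ of finite dimension $n$ with $\dim R[[x]]=\infty$ exists if and only if $n\ge2$.
\end{corollary}

Both theorems compare $R$ with an overring $B$ such that $yB\subseteq R$ for some $y\ne0$. Then $R[[x]]$ and $B[[x]]$ have the same primes not containing $y$, while the ideal $yB$ of $R$ is SFT whatever $B$ is (Section~\ref{sec:prelim}). In dimension one the SFT condition forces an overring that is close to Noetherian (Sections~\ref{sec:local} and~\ref{sec:global}). In dimension two there is room for an overring $E$ whose quotient $E/yE$ is a nondiscrete valuation domain $W$, and we take $R=k+yE$ for a field $k$. Section~\ref{sec:chain} builds a chain of primes in $W[[y]]$, Section~\ref{sec:E} constructs $E$, Section~\ref{sec:R} transports the chain to $R[[x]]$, and Section~\ref{sec:higher} raises the dimension.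

\section{SFT ideals and overrings with nonzero conductor}\label{sec:prelim}

As with finite generation, it suffices to test the SFT property on primes.

\begin{lemma}[Arnold]\label{lem:primes}
If every prime ideal of a ring $R$ is SFT, then $R$ is SFT.
\end{lemma}

\begin{proof}
Let $I$ be the union of a chain of ideals $I_\lambda$, none of them SFT. If $(J,\ell)$ were SFT data for $I$, then $J\subseteq I_\lambda$ for some $\lambda$, and $(J,\ell)$ would be SFT data for $I_\lambda$. So if $R$ is not SFT, Zorn's lemma gives an ideal $P$ maximal among those that are not SFT, and $P\ne R$ because $(R,1)$ are data for $R$. Suppose $uz\in P$ with $u,z\notin P$. By maximality $P+uR$ and $P+zR$ have data $(J_1,\ell_1)$ and $(J_2,\ell_2)$. The ideal $J_1J_2$ is finitely generated, it lies in $(P+uR)(P+zR)\subseteq P$, and $a^{\ell_1+\ell_2}\in J_1J_2$ for $a\in P$. So $P$ is SFT, which is false. Hence $P$ is a prime that is not SFT.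
\end{proof}

The next lemma is the tool that every section uses.

\begin{lemma}\label{lem:conductor}
Let $A\subseteq B$ be domains and let $0\ne y\in A$ satisfy $yB\subseteq A$.
\begin{enumerate}
\item[(a)] $A[1/y]=B[1/y]$. Hence $\operatorname{Frac}A=\operatorname{Frac}B$, and $\mathfrak q\mapsto\mathfrak q\cap A$ is an order isomorphism from the primes of $B$ not containing $y$ onto the primes of $A$ not containing $y$.
\item[(b)] $yB[[x]]\subseteq A[[x]]$, so \textup{(a)} holds for $A[[x]]\subseteq B[[x]]$ as well.
\item[(c)] For $g\in B$, the set $ygB$ is an ideal of $A$ with SFT data $(ygA,2)$. A prime of $A$ that contains $y$ contains $yB$.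
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Every $e\in B$ equals $(ye)/y$. The primes of $A$, and those of $B$, that do not contain $y$ correspond to the primes of the common localization. (b) The coefficients of a series in $yB[[x]]$ lie in $yB\subseteq A$. (c) For $e\in B$ we have $(yge)^2=yg\cdot(yge^2)$ with $yge^2\in yB\subseteq A$. For $g=1$ this says $(ye)^2\in yA$, which gives the last claim.
\end{proof}

\begin{example}\label{ex:pvd}
Let $K\subseteq L$ be fields, $R=K+tL[[t]]$ and $M=tL[[t]]$. Apply Lemma~\ref{lem:conductor} with $B=L[[t]]$ and $y=t$. Since $B[1/t]$ is a field and $R/M=K$, the only primes of $R$ are $0$ and $M$, and $M$ is SFT; so $R$ is a one-dimensional quasilocal SFT domain by Lemma~\ref{lem:primes}. An element of $L((t))$ integral over $R$ lies in $L[[t]]$ and has constant term algebraic over $K$; conversely, elements of $L$ algebraic over $K$ are integral over $R$. So $R$ is integrally closed exactly when $K$ is algebraically closed in $L$. Finally $M/M^2\cong L$ as $K$-vector spaces, so $R$ is not Noetherian if $[L:K]=\infty$. With $L=K(s)$ we get an integrally closed SFT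 domain that is not Noetherian. Theorem~\ref{thm:one}(1) says that every one-dimensional quasilocal example has this shape, with a DVR in place of $L[[t]]$.
\end{example}

\section{A chain of primes in $W[[y]]$}\label{sec:chain}

A \emph{real valuation} on a field $F$ is a homomorphism $v\colon F^\times\to\mathbb R$ with $v(a+a')\ge\min(v(a),v(a'))$, where $v(0)=\infty$; equality holds if $v(a)\ne v(a')$.

Let $k$ be a field. Consider the tower of polynomial rings $k[T_0]\subset k[T_1]\subset\cdots$ with $T_n=T_{n+1}^2$, and put
\[
W=\bigcup_{n\ge0}k[T_n]_{(T_n)}.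
\]
The $T_n$-adic valuations, normalized by $v(T_n)=2^{-n}$, are compatible and define a real valuation $v$ on $\bigcup_nk(T_n)$ with valuation ring $W$. Its maximal ideal is $\mathfrak m_W=\{a: v(a)>0\}$, and $W=k\oplus\mathfrak m_W$. The ring $W$ is not SFT: the elements of a finitely generated ideal $J\subseteq\mathfrak m_W$ have value at least some $\varepsilon>0$, whereas $v(T_n^\ell)=\ell2^{-n}<\varepsilon$ for large $n$. So $\dim W[[y]]=\infty$ by Arnold's theorem. We need more than this: an explicit chain of primes that avoid $y$ and are separated by explicit series.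

The coefficients of a series in $\mathfrak m_W[[y]]$ may have values tending to $0$, and the idea is to sort series by the rate at which this happens. To obtain primes, the rate must be measured by a quantity that is additive on products. For $0<s<1$ and $f=\sum a_iy^i\in W[[y]]$ put
\[
w_s(f)=\min_{i\ge0}\bigl(v(a_i)+is\bigr),\qquad w_s(0)=\infty .
\]
The minimum is attained because $v(a_i)\ge0$ and $is\to\infty$.

\begin{lemma}\label{lem:gauss}
For $f,h\in W[[y]]$ we have $w_s(f)\ge0$, $w_s(f+h)\ge\min(w_s(f),w_s(h))$ and $w_s(fh)=w_s(f)+w_s(h)$.
\end{lemma}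

\begin{proof}
The first two statements hold coefficient by coefficient. Let $f=\sum a_iy^i$ and $h=\sum b_jy^j$ be nonzero. Every term $a_ib_j$ satisfies $v(a_ib_j)+(i+j)s\ge w_s(f)+w_s(h)$, so $w_s(fh)\ge w_s(f)+w_s(h)$. Let $i_0$ and $j_0$ be the least indices at which the minima for $f$ and $h$ are attained. In the coefficient of $y^{i_0+j_0}$ of $fh$, the term $a_{i_0}b_{j_0}$ gives equality in the last estimate. Any other term $a_ib_j$ has $i<i_0$ or $j<j_0$ and so gives strict inequality. Hence this coefficient has value $v(a_{i_0}b_{j_0})$, and $w_s(fh)\le w_s(f)+w_s(h)$.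
\end{proof}

We watch $w_s(f)$ as $s\to0$. At one extreme $w_s(y)=s$; at the other, $w_s(T_n)=2^{-n}$ is constant. Since $W$ has elements of arbitrarily small positive value, intermediate rates occur.

\begin{example}
Let
\[
f=T_0y+T_1y^2+T_2(y^3+y^4)+T_3(y^5+\dots+y^8)+\cdots ,
\]
so that the coefficient of $y^i$ has value between $1/(2i)$ and $1/i$. Then $w_s(f)\ge\min_i\bigl(\frac1{2i}+is\bigr)\ge\sqrt{2s}$ by the inequality of arithmetic and geometric means. For $s=4^{-j}$ the index $i=2^j$ gives $w_s(f)\le 2^{-j}+2^j4^{-j}=2\sqrt s$. So $w_s(f)$ has the order of $s^{1/2}$.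
\end{example}

Replacing $1/i$ by $i^{-\gamma}$ produces every exponent in $(0,1)$.

\begin{lemma}\label{lem:rate}
Let $\eta\in(0,1)$, write $\eta=\gamma/(1+\gamma)$ with $\gamma>0$, and put $n_i=\lceil\gamma\log_2i\rceil$ and $f_\eta=\sum_{i\ge1}T_{n_i}y^i$. Then $\frac12s^\eta\le w_s(f_\eta)\le3s^\eta$ for $0<s<1$.
\end{lemma}

\begin{proof}
We have $w_s(f_\eta)=\min_{i\ge1}(2^{-n_i}+is)$ and $\frac12i^{-\gamma}\le2^{-n_i}\le i^{-\gamma}$. Put $\sigma=s^{-1/(1+\gamma)}>1$, so that $\sigma^{-\gamma}=\sigma s=s^\eta$. If $i\le\sigma$, then $2^{-n_i}\ge\frac12\sigma^{-\gamma}=\frac12s^\eta$; if $i>\sigma$, then $is>s^\eta$. This is the lower bound. For $i=\lceil\sigma\rceil$ we have $\sigma\le i\le2\sigma$, so $2^{-n_i}+is\le s^\eta+2s^\eta$.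
\end{proof}

We want the series $f$ for which $w_s(f)$ is large compared with $s^\theta$ to form a prime ideal. If ``large'' is required for all small $s$, we get an ideal, but two series outside it may fail the condition at different values of $s$, and Lemma~\ref{lem:gauss} then says nothing about their product. If it is required only along some sequence $s\to0$, the same trouble arises for sums. An ultrafilter removes both problems. Recall that an \emph{ultrafilter} on $\{1,2,\dots\}$ is a family $\mathcal U$ of nonempty subsets, closed under finite intersections and under passing to supersets, that contains each subset or its complement. A \emph{nonprincipal} ultrafilter, which exists by Zorn's lemma, contains all cofinite sets. Fix one, put $s_n=2^{-n}$, and for $\theta\in(0,1)$ define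
\[
\mathfrak P_\theta=\bigl\{f\in W[[y]]:\ \{n: w_{s_n}(f)\ge Cs_n^\theta\}\in\mathcal U\ \text{ for every integer } C\ge1\bigr\}.
\]

\begin{proposition}\label{prop:chain}
Each $\mathfrak P_\theta$ is a prime ideal of $W[[y]]$ with $y\notin\mathfrak P_\theta$. If $0<\eta<\theta<1$, then $\mathfrak P_\eta\subseteq\mathfrak P_\theta$ and $f_\eta\in\mathfrak P_\theta\setminus\mathfrak P_\eta$.
\end{proposition}

\begin{proof}
Let $f,h\in\mathfrak P_\theta$. The set of $n$ with $w_{s_n}(f+h)\ge Cs_n^\theta$ contains the intersection of the corresponding sets for $f$ and $h$, so $f+h\in\mathfrak P_\theta$. For arbitrary $h$ we have $w_s(fh)\ge w_s(f)$, so $fh\in\mathfrak P_\theta$. Thus $\mathfrak P_\theta$ is an ideal. Since $w_s(y)=s<s^\theta$, the set for $f=y$ and $C=1$ is empty; so $y\notin\mathfrak P_\theta$, and the ideal is proper. If $f,h\notin\mathfrak P_\theta$, there are $C,C'$ such that the sets $\{n:w_{s_n}(f)<Cs_n^\theta\}$ and $\{n:w_{s_n}(h)<C's_n^\theta\}$ belong to $\mathcal U$. On their intersection $w_{s_n}(fh)<(C+C')s_n^\theta$ by Lemma~\ref{lem:gauss}, so $fh\notin\mathfrak P_\theta$.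

Let $\eta<\theta$. Then $s^\eta\ge s^\theta$, which gives the inclusion. By Lemma~\ref{lem:rate}, $w_s(f_\eta)<4s^\eta$ for all $s$, so $f_\eta\notin\mathfrak P_\eta$. Also $w_{s_n}(f_\eta)\ge\frac12s_n^\eta\ge Cs_n^\theta$ as soon as $s_n^{\eta-\theta}\ge2C$, which holds for all but finitely many $n$. So $f_\eta\in\mathfrak P_\theta$.
\end{proof}

\section{The ring $E$: a deformation of the tower of square roots}\label{sec:E}

\subsection*{A first attempt}

We look for a subring $E\subseteq W[[y]]$ containing $k[y]$ such that $R=k+yE$ is finite dimensional and SFT, and such that the primes $\mathfrak P_\theta$ pull back to distinct primes under the substitution $R[[x]]\to W[[y]]$, $x\mapsto y$. The ideal $yE$ of $R$ is SFT by Lemma~\ref{lem:conductor}(c), so only the primes that do not contain $y$ are a concern.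

The obvious candidate is $B=\bigcup_nk[y,T_n]_{(y,T_n)}$ with $A=k+yB$. The series $y\sum_iT_{n_i}x^i\in A[[x]]$ maps to $yf_\eta$, so the pulled-back primes are distinct. But $A$ is not SFT. The prime $Q=A\cap\mathfrak m_W[[y]]$ contains $yT_n$ for all $n$. Suppose $(J,\ell)$ are SFT data for $Q$. The coefficients of $y^0,\dots,y^\ell$ in the generators of $J$ are finitely many elements of $\mathfrak m_W$, so the coefficient of $y^\ell$ in any element of $J$ has value at least some $\varepsilon>0$. For $(yT_n)^\ell$ this value is $\ell2^{-n}$, a contradiction for large $n$.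

The failure comes from the factorizations $T_0=T_1^2=T_2^4=\cdots$, which never stop and which live in a prime that does not contain $y$. We therefore replace the relation $T_{n-1}=T_n^2$ by
\[
t_{n-1}=t_n^2-y^nc_n
\]
with units $c_n$. A prime that contains both $t_{n-1}$ and $t_n$ now contains $y$. The perturbation $y^nc_n$ vanishes to higher and higher order, which will allow a power series in $x$ to undo it. We take the $c_n$ to be new indeterminates; this lets us prove that factorization stops after finitely many steps for every element.

\subsection*{Construction}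

Let $\kappa$ be a field, let $c_1,c_2,\dots$ be indeterminates over $\kappa$, and put $k_n=\kappa(c_1,\dots,c_n)$ for $n\ge0$ and $k=\bigcup_nk_n$. Let $W$ be the ring of Section~\ref{sec:chain} over this field $k$. For $n\ge1$ let $\varphi_n(z)=z^2-y^nc_n\in k_n[y][z]$, and for $0\le m\le n$ let
\[
\Phi_{m,n}=\varphi_{m+1}\circ\dots\circ\varphi_n,\qquad\Phi_{n,n}=z .
\]
The polynomial $\Phi_{m,n}$ is monic in $z$ of degree $2^{n-m}$, with coefficients in $k_n[y]$. For $N\ge n$,
\[
\Phi_{n,N+1}(T_{N+1})=\Phi_{n,N}\bigl(T_N-y^{N+1}c_{N+1}\bigr)\equiv\Phi_{n,N}(T_N)\pmod{y^{N+1}W[[y]]},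
\]
so the $y$-adic limit $t_n=\lim_{N\to\infty}\Phi_{n,N}(T_N)$ exists in $W[[y]]$. From $\Phi_{n-1,N}=\varphi_n\circ\Phi_{n,N}$ and $\Phi_{n,n}(T_n)=T_n$ we get
\begin{equation}\label{eq:t}
t_{n-1}=t_n^2-y^nc_n\quad(n\ge1),\qquad t_n\equiv T_n\pmod{y^{n+1}W[[y]]}\quad(n\ge0),
\end{equation}
and hence $t_m=\Phi_{m,n}(t_n)$ for $m\le n$. For instance, $\Phi_{0,2}(T_2)=(T_1-c_2y^2)^2-c_1y$, so
\begin{equation}\label{eq:t0}
t_0\equiv T_0-c_1y-2c_2T_1y^2\pmod{y^3W[[y]]}.
\end{equation}

\begin{lemma}\label{lem:E}
\begin{enumerate}
\item[(a)] If $G\in k[y,z]$ and $G(y,t_n)\in yW[[y]]$, then $y$ divides $G$ in $k[y,z]$. The elements $y,t_n$ are algebraically independent over $k$.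
\item[(b)] The ring $E_n=k[y,t_n]_{(y,t_n)}$ is contained in $W[[y]]$, and $E_n\subseteq E_{n+1}$. Nonunits of $E_n$ are nonunits of $E_{n+1}$.
\item[(c)] The ring $E=\bigcup_nE_n$ is a quasilocal integrally closed domain, and nonunits of $E_n$ are nonunits of $E$.
\item[(d)] $E\cap yW[[y]]=yE$, and the constant term in $y$ induces an isomorphism $E/yE\cong W$. In particular $y$ is a prime element of $E$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By \eqref{eq:t} the constant term of $G(y,t_n)$ is $G(0,T_n)$. If it vanishes, then $G(0,z)=0$ because $T_n$ is transcendental over $k$, so $y\mid G$. If $G(y,t_n)=0$, write $G=yG_1$; then $G_1(y,t_n)=0$, and repeating this shows that $G$ is divisible by all powers of $y$, so $G=0$.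

(b) If $H(0,0)\ne0$, then $H(0,T_n)$ is a unit of $W$, so $H(y,t_n)$ is a series with unit constant term and is a unit of $W[[y]]$. Hence $E_n\subseteq W[[y]]$. By \eqref{eq:t}, $t_n$ is a polynomial in $y,t_{n+1}$ without constant term. So an element of $k[y,t_n]$ has the same constant term when it is written as a polynomial in $y,t_{n+1}$. This gives $E_n\subseteq E_{n+1}$ and shows that the maximal ideal of $E_n$ lies in that of $E_{n+1}$.

(c) An inverse in $E$ of an element of $E_n$ lies in some $E_N$, so by (b) the nonunits of $E$ form the union of the maximal ideals of the $E_n$, which is an ideal. Each $E_n$ is a localization of a polynomial ring over a field, hence a unique factorization domain, hence integrally closed. If $z\in\operatorname{Frac}E$ is integral over $E$, then a numerator, a denominator and the coefficients of an integral equation lie in one $E_n$, so $z\in E_n$.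

(d) If $G(y,t_n)/H(y,t_n)\in yW[[y]]$ with $H(0,0)\neq0$, then $G(y,t_n)\in yW[[y]]$ and $y\mid G$ by (a). So the kernel of the constant term map $E\to W$ is $yE$. The image of $E_n$ consists of the fractions $G(0,T_n)/H(0,T_n)$ and equals $k[T_n]_{(T_n)}$.
\end{proof}

Each $E_n$ is the local ring of the plane at the origin, of dimension two. The ring $E$ is not SFT, since a quotient of an SFT ring is SFT (take images of the data) and $W$ is not. The next step shows that all the trouble is concentrated in the primes that contain $y$.

\subsection*{The primes of $E$ that do not contain $y$}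

An irreducible element of $E_m$ may factor in $E_{m+1}$. For example, $t_0+c_1y-y^2$ is irreducible in $k[y,t_0]$, being monic and linear in $t_0$, but
\[
t_0+c_1y-y^2=t_1^2-y^2=(t_1-y)(t_1+y).
\]
This polynomial involves $c_1$, the parameter that defines the step from $t_0$ to $t_1$. By contrast
\[
t_0=t_1^2-c_1y=(t_2^2-c_2y^2)^2-c_1y=\cdots
\]
does not factor, as the next lemma shows. The rule is that a polynomial in $y,t_m$ whose coefficients involve only $c_1,\dots,c_m$ cannot anticipate the later steps. This is why $k_m$ and $t_m$ carry the same index below.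

\begin{lemma}\label{lem:staysprime}
Let $m\ge0$ and let $g\in k_m[y,t_m]$ be irreducible, with zero constant term and not associate to $y$. Then $g$ is a prime element of $E_n$ for all $n\ge m$, and of $E$.
\end{lemma}

\begin{proof}
Write $g=g(y,t_m)$ with $g(y,z)\in k_m[y][z]$ of degree $\delta$ in $z$. If $\delta=0$, then $g\in k_m[y]$ is irreducible with $g(0)=0$, hence associate to $y$. So $\delta\ge1$, and by Gauss's lemma $g(y,z)$ is irreducible over $k_m(y)$ and primitive over $k_m[y]$. As $k_m[y]$ is a principal ideal domain, primitive means that the coefficients generate the unit ideal. Fix $n\ge m$. As a polynomial in $y,t_n$, the element $g$ is $g_n(y,t_n)$ with $g_n(y,z)=g(y,\Phi_{m,n}(z))$, of degree $2^{n-m}\delta$ in $z$.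

\emph{Step 1: $g_n$ is irreducible over $k_n(y)$.} We exhibit a root of degree $2^{n-m}\delta$. In an algebraic closure of $k(y)$ choose a root $\beta_m$ of $g(y,z)$ and, for $i>m$, elements $\beta_i$ with $\beta_i^2=\beta_{i-1}+y^ic_i$. Then $\beta_{i-1}=\varphi_i(\beta_i)$, so $\Phi_{m,n}(\beta_n)=\beta_m$ and $\beta_n$ is a root of $g_n$. Put $L_i=k_i(y,\beta_i)$. Then $[L_m:k_m(y)]=\delta$ and $L_i=L_{i-1}(c_i)(\beta_i)$. The field $L_{i-1}$ is algebraic over $k_{i-1}(y)$, so $c_i$ is transcendental over $L_{i-1}$. This has two consequences. First, a basis of $L_{i-1}$ over $k_{i-1}(y)$ is a basis of $L_{i-1}(c_i)$ over $k_{i-1}(y)(c_i)=k_i(y)$: it stays independent, as one sees by clearing denominators and comparing powers of $c_i$, and its span is a finite dimensional domain, hence a field containing $L_{i-1}$ and $c_i$. Second, $\beta_{i-1}+y^ic_i$ has degree one as a rational function of $c_i$ over $L_{i-1}$, while squares have even degree; so it is not a square, and $[L_i:L_{i-1}(c_i)]=2$ in every characteristic. Therefore $[L_i:k_i(y)]=2\,[L_{i-1}:k_{i-1}(y)]$, and $[L_n:k_n(y)]=2^{n-m}\delta$.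

\emph{Step 2: $g_n$ is primitive over $k_n[y]$.} Let $\pi\in k_n[y]$ be irreducible and let bars denote reduction to the field $k_n[y]/(\pi)$. The coefficients of $g$ generate the unit ideal of $k_n[y]$, so $\bar g\ne0$. As $\bar\Phi_{m,n}$ is monic and nonconstant, $\bar g(\bar\Phi_{m,n}(z))$ has the same leading coefficient as $\bar g$ and is nonzero. So $\pi\nmid g_n$. By Gauss's lemma $g$ is irreducible, hence prime, in $k_n[y,t_n]$.

\emph{Step 3: passage to $E_n$ and $E$.} The element $g$ generates a prime ideal of the polynomial ring $k_n[y,t_n][c_{n+1},c_{n+2},\dots]$, since the quotient is a polynomial ring over the domain $k_n[y,t_n]/(g)$. The ring $k[y,t_n]$ is the localization of this ring at the nonzero elements of $k_n[c_{n+1},c_{n+2},\dots]$, and none of these is divisible by $g$, which has positive degree in $t_n$. So $g$ is prime in $k[y,t_n]$. It is a nonunit of $E_m$, hence of $E_n$, so it lies in $(y,t_n)$ and stays prime in $E_n$. Finally $g$ is a nonunit of $E$, and an equation $ab=ge$ in $E$ holds in some $E_n$ with $n\ge m$, where $g$ divides $a$ or $b$.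
\end{proof}

\begin{lemma}\label{lem:principal}
Every nonzero prime $\mathfrak q$ of $E$ with $y\notin\mathfrak q$ has the form $gE$ for a prime element $g$ of $E$.
\end{lemma}

\begin{proof}
Clearing a unit denominator, we find a nonzero $h\in\mathfrak q\cap k[y,t_l]$ for some $l$. Choose $m\ge l$ such that $k_m$ contains the coefficients of $h$. Since $t_l=\Phi_{l,m}(t_m)$, we have $h\in k_m[y,t_m]$. Some irreducible factor $g$ of $h$ in $k_m[y,t_m]$ lies in $\mathfrak q$. It has zero constant term, since otherwise it is a unit of $E_m$, and it is not associate to $y$. By Lemma~\ref{lem:staysprime}, $g$ is prime in $E$ and in $E_n$ for $n\ge m$. In $E_n$ we have primes $0\subsetneq gE_n\subseteq\mathfrak q\cap E_n$, and $\mathfrak q\cap E_n$ is not maximal because it omits $y$. Since $\dim E_n=2$, we get $\mathfrak q\cap E_n=gE_n$ for all $n\ge m$, and so $\mathfrak q=gE$.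
\end{proof}

\section{The ring $R=k+yE$}\label{sec:R}

Put $R=k+yE$ and $M=yE$. Lemma~\ref{lem:conductor} applies to $R\subseteq E$ and $y$.

\begin{proposition}\label{prop:R}
The ring $R$ is a two-dimensional integrally closed SFT domain, quasilocal with maximal ideal $M$. Its primes are $0$, $M$, and the ideals $ygE$ with $g$ a prime element of $E$ and $y\notin gE$.
\end{proposition}

\begin{proof}
\emph{Quasilocal.} We have $R/M=k$. An element of $R\setminus M$ is a nonzero constant times $1+ye$ with $e\in E$. This is a unit of the quasilocal ring $E$, and $(1+ye)^{-1}=1-ye(1+ye)^{-1}\in R$.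

\emph{Integrally closed.} Let $z\in\operatorname{Frac}R=\operatorname{Frac}E$ be integral over $R$. Then $z\in E$ by Lemma~\ref{lem:E}(c), and its image $\bar z\in E/yE=W$ is algebraic over $R/M=k$. Write $\bar z=a+u$ with $a\in k$ and $u\in\mathfrak m_W$. Then $u$ is algebraic over $k$, so $k[u]\subseteq W$ is a field, and $u\ne0$ would make $u$ a unit of $W$. Hence $\bar z=a$ and $z\in k+yE$.

\emph{Primes.} A prime that contains $y$ contains $M$ by Lemma~\ref{lem:conductor}(c), so it equals $M$. By Lemmas~\ref{lem:conductor}(a) and~\ref{lem:principal}, the other nonzero primes are the ideals $gE\cap R$ with $g$ a prime element of $E$ and $y\notin gE$. Elements of $gE\cap R$ are nonunits of $R$, so $gE\cap R=gE\cap yE$. Moreover $y\nmid g$: if $g=yu$, then either $g\mid y$, which is excluded, or $g\mid u$, which makes $y$ a unit. Since $y$ is prime, $y\mid ge$ implies $y\mid e$, and $gE\cap yE=ygE$.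

\emph{Dimension.} Suppose $ygE\subseteq yg'E$ for two such primes, and write $g=g'u$. Then $g\mid g'$ or $g\mid u$, and the second case would make $g'$ a unit. So $gE=g'E$, and a chain of primes of $R$ has length at most two. By Lemma~\ref{lem:staysprime} with $m=0$, the element $t_0$ is prime in $E$. If $y=t_0e$, then reduction modulo $y$ gives $0=T_0\bar e$ in $W$, so $e\in yE$ and $t_0$ is a unit, which is false. Hence $y\notin t_0E$, and $0\subsetneq yt_0E\subsetneq M$ is a chain of primes.

\emph{SFT.} The primes $M=yE$ and $ygE$ are SFT by Lemma~\ref{lem:conductor}(c), and $0$ has data $(0,1)$. Apply Lemma~\ref{lem:primes}.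
\end{proof}

It remains to find the chain in $R[[x]]$. The surjection $E[[x]]\to W[[x]]$ given by Lemma~\ref{lem:E}(d) does not help: primes pulled back along it contain $M[[x]]$, and $R[[x]]/M[[x]]=k[[x]]$ has only two primes. We need primes of $E[[x]]$ that avoid $y$, and this is why we substitute $x\mapsto y$ and use $y\notin\mathfrak P_\theta$. Define
\[
\psi\colon E[[x]]\to W[[y]],\qquad\sum e_ix^i\mapsto\sum e_iy^i .
\]
The sum converges $y$-adically because $e_i\in W[[y]]$. Modulo $y^N$, the series $\psi(\sum e_ix^i)$ is the value at $x=y$ of the polynomial $\sum_{i<N}e_ix^i$. So $\psi$ is a ring homomorphism modulo each $y^N$, hence a ring homomorphism. It is the inclusion on $E$, and it is continuous since $\psi(x^NE[[x]])\subseteq y^NW[[y]]$.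

The image of $\psi$ contains all $y$-adic limits of the form $\sum e_iy^i$ with $e_i\in E$, and among them are the undeformed elements $T_n$. For $T_0$ we use the telescoping series $t_0+(t_1^2-t_0)+(t_2^4-t_1^2)+\cdots$. By \eqref{eq:t},
\[
t_1^2-t_0=c_1y,\qquad t_2^4-t_1^2=(t_1+c_2y^2)^2-t_1^2=(2c_2t_1+c_2^2y^2)\,y^2 ,
\]
so we take $\tau_0=t_0+c_1x+(2c_2t_1+c_2^2y^2)x^2+\cdots$. Comparison with \eqref{eq:t0} shows that in $\psi(\tau_0)$ the terms in $y$ and $y^2$ cancel.

\begin{lemma}\label{lem:lift}
For each $n\ge0$ there is $\tau_n\in E[[x]]$ with $\psi(\tau_n)=T_n$.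
\end{lemma}

\begin{proof}
By \eqref{eq:t}, $t_{n+j+1}^2\equiv t_{n+j}\pmod{y^{n+j+1}E}$. Raising to the power $2^j$ gives $d_{n,j}\in E$ with
\[
t_{n+j+1}^{2^{j+1}}-t_{n+j}^{2^j}=y^{n+j+1}d_{n,j}\qquad(j\ge0).
\]
Put $\tau_n=t_n+\sum_{j\ge0}d_{n,j}x^{n+j+1}$. The series for $\psi(\tau_n)$ telescopes, so $\psi(\tau_n)=\lim_jt_{n+j}^{2^j}$. By \eqref{eq:t} again, $t_{n+j}^{2^j}\equiv T_{n+j}^{2^j}=T_n\pmod{y^{n+j+1}W[[y]]}$, and the limit is $T_n$.
\end{proof}

\begin{proposition}\label{prop:Q}
The ideals $Q_\theta=\psi^{-1}(\mathfrak P_\theta)\cap R[[x]]$, $\theta\in(0,1)$, form a strictly increasing family of primes of $R[[x]]$.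
\end{proposition}

\begin{proof}
Each $Q_\theta$ is the preimage of a prime under a ring homomorphism. Let $\eta<\theta$. Then $Q_\eta\subseteq Q_\theta$ by Proposition~\ref{prop:chain}. Let $(n_i)$ be the sequence of Lemma~\ref{lem:rate} for $\eta$. The sum $\sum_{i\ge1}\tau_{n_i}x^i$ converges $x$-adically to some $\tau\in E[[x]]$, and $\psi(\tau)=\sum_{i\ge1}T_{n_i}y^i=f_\eta$ by continuity. The series $y\tau$ lies in $R[[x]]$, and $\psi(y\tau)=yf_\eta$. This lies in $\mathfrak P_\theta$, and not in the prime $\mathfrak P_\eta$, which contains neither $y$ nor $f_\eta$. So $y\tau\in Q_\theta\setminus Q_\eta$.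
\end{proof}

\section{Raising the dimension}\label{sec:higher}

The construction of Example~\ref{ex:pvd}, with a domain in place of the small field, adds one prime below all nonzero primes and preserves the other properties.

\begin{proposition}\label{prop:higher}
Let $R$ be an integrally closed SFT domain of finite dimension $n\ge1$ with $\dim R[[x]]=\infty$. Let $F=\operatorname{Frac}R$, $\mathfrak n=zF[[z]]$ and $R'=R+\mathfrak n$. Then $R'$ is an integrally closed SFT domain of dimension $n+1$ with $\dim R'[[x]]=\infty$.
\end{proposition}

\begin{proof}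
We have $R'/\mathfrak n=R$, and Lemma~\ref{lem:conductor} applies to $R'\subseteq F[[z]]$ and $z$. An element of $\operatorname{Frac}R'=F((z))$ that is integral over $R'$ lies in the DVR $F[[z]]$, and its constant term is an element of $F$ integral over $R$, hence lies in $R$. So $R'$ is integrally closed.

The only prime of $F[[z]]$ not containing $z$ is $0$, so by part (a) of the lemma every nonzero prime of $R'$ contains $z$, and by part (c) it contains $\mathfrak n$. Thus the primes of $R'$ are $0$ and the ideals $P+\mathfrak n$ with $P$ a prime of $R$, and $\dim R'=n+1$.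

The prime $\mathfrak n$ is SFT by part (c). Let $P\ne0$ be a prime of $R$ with data $(J,\ell)$. Then $J$ contains a nonzero element $a$, namely the $\ell$-th power of a nonzero element of $P$, and $JR'\supseteq a\mathfrak n=\mathfrak n$ because $a$ is a unit of $F[[z]]$. For $p\in P$ and $h\in\mathfrak n$ we get $(p+h)^\ell\in p^\ell+\mathfrak n\subseteq JR'$. So $(JR',\ell)$ are data for $P+\mathfrak n$, and $R'$ is SFT by Lemma~\ref{lem:primes}. Finally, $R'[[x]]$ surjects onto $R[[x]]$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:example}]
The ring $R=k+yE$ contains $\kappa$ and has the stated properties by Propositions~\ref{prop:R} and~\ref{prop:Q}. The last assertion follows from Proposition~\ref{prop:higher} by induction on $n$, starting from $n=2$.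
\end{proof}

\section{One-dimensional quasilocal domains}\label{sec:local}

We prove Theorem~\ref{thm:one}(1). One direction is short. If $M=tV$ with $V$ a DVR between $R$ and $\operatorname{Frac}R$, then $t\in R$ and $tV\subseteq R$, so $M$ is SFT by Lemma~\ref{lem:conductor}(c). The primes of $R$ are $0$ and $M$, so $R$ is SFT by Lemma~\ref{lem:primes}.

For the converse we must produce $V$. Two examples that are not integrally closed show what has to be excluded.

\begin{example}\label{ex:node}
Let $K$ be a field. In the cusp $R=K+s^2K[[s]]$ the element $s$ has positive value but does not lie in $M=s^2K[[s]]$, so the valuation does not describe $M$. For the node, let $B$ be the ring of rational functions in $K(s)$ that are regular at $0$ and $1$, put $b=s(1-s)$, and let $R=K+bB$ be the subring of functions with equal values at $0$ and $1$. It is quasilocal, and since $B[1/b]=K(s)$, Lemma~\ref{lem:conductor} shows as in Example~\ref{ex:pvd} that $R$ is one-dimensional and SFT. Here two valuations are positive on $M=bB$. The element $u=s$ separates them: $u(1-u)\in M$, but $u\notin R$. The equation $u^2-u+b=0$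 shows that $u$ is integral over $R$.
\end{example}

For the rest of the section $(R,M)$ is a one-dimensional quasilocal integrally closed SFT domain, $F=\operatorname{Frac}R$, and $0\ne b\in M$ is fixed. The plan is to describe $M$ by real valuations, to show that the SFT property makes their values discrete, and to show that two different valuations would give an element like $u$ above.

Since $M$ is the only nonzero prime, it is the radical of every nonzero proper ideal. We use this twice. First, for $0\ne c\in R$ some power of $b$ lies in $cR$, so $F=R[1/b]$. Second, let $(J,\ell_0)$ be SFT data for $M$ with $J=(b_1,\dots,b_r)$, and choose $e\ge1$ with $b_i^e\in bR$ for all $i$. A monomial of degree $re$ in the $b_i$ is divisible by some $b_i^e$, so $J^{re}\subseteq bR$. With $\ell=\ell_0re$,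
\begin{equation}\label{eq:uniform}
a^\ell\in bR\quad\text{for all }a\in M.
\end{equation}
This is the only use of the SFT property. Let $\Lambda$ be the set of real valuations $v$ on $F$ with $v\ge0$ on $R$, $v>0$ on $M$, and $v(b)=1$.

We recall some facts on valuation rings of $F$, that is, subrings $U$ with $z\in U$ or $z^{-1}\in U$ for each $z\in F^\times$. The ideals of $U$ are totally ordered, so the radical of a proper ideal, an intersection of a chain of primes, is prime. A localization of $U$ is a valuation ring. A valuation ring with exactly one nonzero prime is the ring of a nontrivial real valuation. By Chevalley's theorem, every quasilocal subring $S$ of $F$ is \emph{dominated} by a valuation ring $U$ of $F$: $S\subseteq U$, and the maximal ideal of $U$ contracts to that of $S$.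

\begin{lemma}\label{lem:valM}
The set $\Lambda$ is nonempty. An element $z\in F^\times$ lies in $M$ if and only if $v(z)>0$ for all $v\in\Lambda$.
\end{lemma}

\begin{proof}
We first show that for each $z\in F\setminus R$ there is $v\in\Lambda$ with $v(z)\le0$. Let $S=R[z^{-1}]$. If $MS+z^{-1}S=S$, then $1=m_0+r_1z^{-1}+\dots+r_jz^{-j}$ with $m_0\in M$, $r_i\in R$ and $j\ge1$. Multiplying by $z^j$ and dividing by the unit $1-m_0$ shows that $z$ is integral over $R$, so $z\in R$, which is false. Hence $M$ lies in a maximal ideal $\mathfrak N$ of $S$. Let $U$ be a valuation ring of $F$ dominating $S_{\mathfrak N}$. Then $R\subseteq U$, $z^{-1}\in U$, and $b$ is a nonunit of $U$.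

The ring $U$ may have many primes, so we localize at the smallest nonzero one. A nonzero prime of $U$ contains the numerator $r$ of any of its nonzero elements $r/r'$ with $r,r'\in R$. So it meets $R$ in a nonzero prime, which is $M$, and it contains $b$. Therefore $\mathfrak p=\sqrt{bU}$ is the least nonzero prime of $U$, and $\mathfrak p\cap R=M$. The valuation ring $U_{\mathfrak p}$ has exactly one nonzero prime. Its real valuation $v$ is nonnegative on $U$ and positive on $\mathfrak p$; normalized by $v(b)=1$, it lies in $\Lambda$, and $v(z)=-v(z^{-1})\le0$.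

Taking $z=1/b$ shows $\Lambda\ne\emptyset$. If $v(z)>0$ for all $v\in\Lambda$, then $z\in R$ by what we proved, and $z$ is not a unit of $R$ because units have value $0$. So $z\in M$. The converse is part of the definition of $\Lambda$.
\end{proof}

Together with \eqref{eq:uniform}, the lemma gives a gap:
\begin{equation}\label{eq:gap}
\text{if } v(z)>0\text{ for all }v\in\Lambda,\text{ then }v(z)\ge1/\ell\text{ for all }v\in\Lambda.
\end{equation}
This is a statement about all $v$ at once, so we apply it to the infimum. For $w\in F^\times$ put $\rho(w)=\inf_{v\in\Lambda}v(w)$. It is finite, since $b^Nw\in R$ for some $N$, and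
\begin{equation}\label{eq:rho}
\rho(w^jb^i)=j\rho(w)+i\qquad(j\ge1,\ i\in\mathbb Z).
\end{equation}

\begin{lemma}\label{lem:discrete}
Let $d=\ell!$. For $w\in F^\times$ we have $\rho(w)\in\frac1d\mathbb Z$, and $\rho(w)=v(w)$ for some $v\in\Lambda$.
\end{lemma}

\begin{proof}
By \eqref{eq:gap}, $\rho$ takes no value in the interval $(0,1/\ell)$. By \eqref{eq:rho}, no number $j\rho(w)+i$ with $j\ge1$ and $i\in\mathbb Z$ lies in this interval. If $\rho(w)$ were irrational, these numbers would be dense in $\mathbb R$. So $\rho(w)=p/q$ in lowest terms with $q\ge1$. Choose $j\ge1$ and $i$ with $jp+iq=1$; then $j\rho(w)+i=1/q$, so $q\le\ell$ and $q\mid d$. If the infimum were not attained, then $z=w^qb^{-p}$ would satisfy $v(z)>0$ for all $v$ and $\rho(z)=0$, contradicting \eqref{eq:gap}.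
\end{proof}

\begin{lemma}\label{lem:unique}
The set $\Lambda$ has exactly one element.
\end{lemma}

\begin{proof}
Suppose that $v(w_0)$ depends on $v\in\Lambda$ for some $w_0\in F^\times$. Since $\rho(w_0^{-1})=-\sup_vv(w_0)$, this means $\rho(w_0)+\rho(w_0^{-1})<0$. Put $w=w_0^db^{-d\rho(w_0)}$; the exponent of $b$ is an integer by Lemma~\ref{lem:discrete}. By \eqref{eq:rho}, $\rho(w)=0$, and $n=-\rho(w^{-1})=-d\bigl(\rho(w_0)+\rho(w_0^{-1})\bigr)$ is an integer with $n\ge1$. By Lemma~\ref{lem:discrete} there are $v',v''\in\Lambda$ with $v'(w)=0$ and $v''(w)=n$.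

We want an element $u$ that is close to $0$ for the valuations with $v(w)$ small and close to $1$ for those with $v(w)$ large. Comparing $w^N$ with $b$ puts the threshold at $v(w)=1/N$, and we choose $N>d$, so that $N\ge2$ and $1/N\notin\frac1d\mathbb Z$. Since $v'(w^N)=0\ne v'(b)$, we have $b+w^N\ne0$. Put
\[
u=\frac b{b+w^N},\qquad1-u=\frac{w^N}{b+w^N}.
\]
For $v\in\Lambda$ there are three cases.
\begin{enumerate}
\item[(i)] $v(w)<1/N$. Then $v(b+w^N)=Nv(w)$, so $v(u)=1-Nv(w)>0$, $v(1-u)=0$, and $v(wu)=1-(N-1)v(w)>1/N$.
\item[(ii)] $v(w)>1/N$. Then $v(b+w^N)=1$, so $v(u)=0$, $v(1-u)=Nv(w)-1>0$, and $v(wu)=v(w)>1/N$.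
\item[(iii)] $v(w)=1/N$. Then $v(b+w^N)\ge1$, so $v(u)\le0$ and $v(wu)=1/N+v(u)\le1/N$.
\end{enumerate}
Lemma~\ref{lem:discrete} restricts only infima, not individual values, so case (iii) needs an argument. Let $\Lambda_0$ be the set of $v$ in case (iii), and suppose $\Lambda_0\ne\emptyset$. We have $v(u)\le0$ on $\Lambda_0$ and $v(u)\ge0$ outside, so $\rho(u)=\inf_{\Lambda_0}v(u)$. We have $v(wu)\le1/N$ on $\Lambda_0$ and $v(wu)>1/N$ outside, so $\rho(wu)=\inf_{\Lambda_0}v(wu)=1/N+\rho(u)$. Then $1/N=\rho(wu)-\rho(u)\in\frac1d\mathbb Z$, a contradiction.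

So only (i) and (ii) occur, and $v(u(1-u))>0$ for all $v\in\Lambda$. By Lemma~\ref{lem:valM}, $m=u(1-u)$ lies in $M$. The equation $u^2-u+m=0$ shows that $u$ is integral over $R$, so $u\in R$, and then $u\in M$ or $1-u\in M$ because $M$ is prime. But $v'$ is in case (i), so $v'(1-u)=0$, and $v''$ is in case (ii), so $v''(u)=0$. This contradiction shows that any two elements of $\Lambda$ agree, and $\Lambda\neq\emptyset$ by Lemma~\ref{lem:valM}.
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:one}(1)]
Let $\Lambda=\{v\}$. Then $v=\rho$ has values in $\frac1d\mathbb Z$ and $v(b)=1$, so the value group is infinite cyclic and the valuation ring $V$ of $v$ is a DVR with $R\subseteq V\subseteq F$. Its maximal ideal $\{z\in F:v(z)>0\}$ equals $M$ by Lemma~\ref{lem:valM}.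
\end{proof}

Integral closedness was used in Lemma~\ref{lem:valM}, which fails for the cusp, and at the end of Lemma~\ref{lem:unique}, which fails for the node. The ring $W$ of Section~\ref{sec:chain} is one-dimensional, quasilocal and integrally closed with $\dim W[[y]]=\infty$, so the SFT hypothesis cannot be dropped from Theorem~\ref{thm:one}(2).

\section{Power series over one-dimensional domains}\label{sec:global}

In this section $R$ is a one-dimensional integrally closed SFT domain with quotient field $F$. Every nonzero prime of $R$ is maximal, and every maximal ideal is nonzero. We use that $R=\bigcap_{\mathfrak m}R_{\mathfrak m}$ and that an inclusion of ideals can be checked after localizing at each maximal ideal $\mathfrak m$.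

\subsection*{Local data}

A localization $R_S$ of an SFT ring is SFT: an ideal of $R_S$ is $IR_S$ with $I$ its contraction, and if $(J,\ell)$ are data for $I$, then $(a/s)^\ell\in JR_S$ for $a\in I$ and $s\in S$. So Theorem~\ref{thm:one}(1) applies to each $R_{\mathfrak m}$ and gives a DVR $V_{\mathfrak m}$ with $R_{\mathfrak m}\subseteq V_{\mathfrak m}\subseteq F$ and maximal ideal $\mathfrak mR_{\mathfrak m}$. Let $v_{\mathfrak m}$ be its valuation with value group $\mathbb Z$, and put
\[
K_{\mathfrak m}=R/\mathfrak m=R_{\mathfrak m}/\mathfrak mR_{\mathfrak m}\ \subseteq\ L_{\mathfrak m}=V_{\mathfrak m}/\mathfrak mR_{\mathfrak m}.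
\]
As in Example~\ref{ex:pvd}, $R_{\mathfrak m}$ is the preimage of $K_{\mathfrak m}$ in $V_{\mathfrak m}$.

\begin{lemma}\label{lem:finite}
Each nonzero $b\in R$ lies in only finitely many maximal ideals.
\end{lemma}

\begin{proof}
A radical ideal $I$ with data $(J,\ell)$ equals $\sqrt J$. The union $I$ of an ascending sequence of radical ideals $I_n$ is radical, $J\subseteq I_n$ for some $n$, and then $I=\sqrt J\subseteq I_n$. So radical ideals satisfy the ascending chain condition. Every radical ideal is then a finite, possibly empty, intersection of primes: a maximal counterexample $I$ is proper and not prime, and for $aa'\in I$ with $a,a'\notin I$ we have $I=\sqrt{I+aR}\cap\sqrt{I+a'R}$, an intersection of two larger radical ideals. Write $\sqrt{bR}=P_1\cap\dots\cap P_r$. The $P_i$ are nonzero, hence maximal, and a maximal ideal containing $b$ contains, hence equals, some $P_i$.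
\end{proof}

\subsection*{Reduction to primes lying over zero}

\begin{lemma}\label{lem:overm}
Let $\mathfrak m$ be a maximal ideal of $R$. The primes of $R[[x]]$ that contract to $\mathfrak m$ are $\mathfrak m[[x]]$ and $\mathfrak m+xR[[x]]$.
\end{lemma}

\begin{proof}
The point is to show that such a prime contains $\mathfrak m[[x]]$ and not only $\mathfrak mR[[x]]$. A generator of the maximal ideal of $V_{\mathfrak m}$ has the form $t/s$ with $t\in\mathfrak m$ and $s\in R\setminus\mathfrak m$; as $s$ is a unit of $R_{\mathfrak m}$, we have $v_{\mathfrak m}(t)=1$. By Lemma~\ref{lem:finite} and prime avoidance there is $u\in\mathfrak m$ outside the other maximal ideals that contain $t$. Let $J=(t,u)$. Then $\mathfrak m^2\subseteq J$: at $\mathfrak m$ we have $\mathfrak m^2R_{\mathfrak m}=t^2V_{\mathfrak m}=t\,\mathfrak mR_{\mathfrak m}\subseteq tR_{\mathfrak m}$, and $J$ lies in no other maximal ideal. If $f\in\mathfrak m[[x]]$, then $f^2\in J[[x]]=JR[[x]]\subseteq\mathfrak mR[[x]]$. So a prime containing $\mathfrak m$ contains $\mathfrak m[[x]]$ and corresponds to one of the two primes $0$ and $(x)$ of $K_{\mathfrak m}[[x]]$.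
\end{proof}

Let $X_0$ be the set of primes $P$ of $R[[x]]$ with $P\cap R=0$.

\begin{proposition}\label{prop:X0}
\begin{enumerate}
\item[(i)] There are no $P,Q\in X_0$ with $0\ne P\subsetneq Q$.
\item[(ii)] If $0\ne Q\in X_0$, then $Q\not\subseteq\mathfrak m[[x]]$ for every maximal ideal $\mathfrak m$ of $R$.
\end{enumerate}
\end{proposition}

\begin{proof}[Proof of Theorem~\ref{thm:one}(2), given Proposition~\ref{prop:X0}]
Consider a chain of primes of $R[[x]]$. The members outside $X_0$ contract to comparable maximal ideals, hence to a single $\mathfrak m$, and by Lemma~\ref{lem:overm} they are among $\mathfrak m[[x]]$ and $\mathfrak m+xR[[x]]$. By (i) the chain has at most one nonzero member $Q$ in $X_0$. If it has one, the members outside $X_0$ are not contained in $Q$, so they contain $Q$, and $\mathfrak m[[x]]$ is excluded by (ii). In either case the chain has at most two nonzero members, so $\dim R[[x]]\le2$. The chain $0\subsetneq\mathfrak m[[x]]\subsetneq\mathfrak m+xR[[x]]$ gives equality.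
\end{proof}

We first dispose of the case $x\in Q$. Then $Q=(Q\cap R)+xR[[x]]=xR[[x]]$, which is not contained in any $\mathfrak m[[x]]$. If $P\subsetneq xR[[x]]$ is prime, then $x\notin P$; every $f\in P$ is $xf'$ with $f'\in P$, so $P=xP\subseteq\bigcap_nx^nR[[x]]=0$. Thus in both parts we may assume $x\notin Q$.

For an ideal $P$ of a power series ring let $P(0)=\{f(0):f\in P\}$ be the ideal of constant terms. If $P$ is a nonzero prime with $x\notin P$, then $P(0)\ne0$, as one sees by dividing a nonzero element of $P$ by the largest possible power of $x$; and $P(0)$ is proper, since a series with constant term $1$ is a unit.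

\subsection*{An overring that is Artinian modulo $b$}

If $R$ is quasilocal with DVR $V$ and $M=tV$, the proposition is quickly seen. By Lemma~\ref{lem:conductor}(b), $X_0$ corresponds to the primes of $V[[x]]$ not containing $t$. These are nonmaximal primes of a two-dimensional Noetherian local domain, so they have height at most one, which is (i). For (ii), one divides a nonzero element of the prime of $V[[x]]$ by a power of $t$ until some coefficient is a unit, and then multiplies by a series that turns the image in $L[[x]]$ into a power of $x$; the result lies in $R[[x]]$ but not in $M[[x]]$.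

The general case does not follow by localizing, because $R_{\mathfrak m}[[x]]$ is in general larger than the localization of $R[[x]]$ at $R\setminus\mathfrak m$; for $R=\mathbb Z$ and $\mathfrak m=(2)$, the series $\sum3^{-i}x^i$ has unbounded denominators. Instead we enlarge $R$ only at the finitely many maximal ideals that contain a given $b$. Let $0\ne b\in R$ be a nonunit, let $\mathfrak m_1,\dots,\mathfrak m_r$ be the maximal ideals containing $b$, write $V_i,v_i,K_i,L_i$ for the local data at $\mathfrak m_i$, and put
\[
D=R[1/b]\cap V_1\cap\dots\cap V_r\supseteq R .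
\]

\begin{lemma}\label{lem:D}
\begin{enumerate}
\item[(a)] $bD\subseteq R$.
\item[(b)] For $e\ge1$ we have $D\cap\bigcap_ib^eV_i=b^eD$ and $D/b^eD\cong\prod_iV_i/b^eV_i$. In particular $D/bD$ is Noetherian of dimension zero, and $D\to\prod_iL_i$ is surjective.
\item[(c)] $R$ is the set of $z\in D$ whose residue in $L_i$ lies in $K_i$ for all $i$.
\item[(d)] Each $P\in X_0$ is the contraction of a unique prime $P'$ of $D[[x]]$ with $b\notin P'$, and $P\mapsto P'$ preserves strict inclusions. If $x\notin P$, then $x\notin P'$; and $P(0)\subseteq P'(0)$.
\end{enumerate}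
\end{lemma}

\begin{proof}
If $b\notin\mathfrak m$, then $D\subseteq R[1/b]\subseteq R_{\mathfrak m}$. So an element of $D$ lies in $R$ if and only if it lies in $R_{\mathfrak m_1},\dots,R_{\mathfrak m_r}$. This gives (c), and also (a), since $bV_i\subseteq\mathfrak m_iR_{\mathfrak m_i}$. Part (d) follows from (a) and Lemma~\ref{lem:conductor}(b), because $b\notin P$ and $P=P'\cap R[[x]]$.

(b) If $z\in D\cap\bigcap_ib^eV_i$, then $z/b^e$ lies in $R[1/b]$ and in each $V_i$, so $z\in b^eD$. Hence $D/b^eD\to\prod_iV_i/b^eV_i$ is injective. For surjectivity let $z_i\in V_i$; then $b^ez_i\in R_{\mathfrak m_i}$. The ideal $\mathfrak a_i=b^{2e}R_{\mathfrak m_i}\cap R$ has radical $\mathfrak m_i$, because $\mathfrak m_iR_{\mathfrak m_i}$ is the only nonzero prime of $R_{\mathfrak m_i}$. So the $\mathfrak a_i$ are pairwise comaximal, and $R/\mathfrak a_i$ is quasilocal; the elements of $R\setminus\mathfrak m_i$ are units modulo $\mathfrak a_i$, and therefore $R/\mathfrak a_i=R_{\mathfrak m_i}/b^{2e}R_{\mathfrak m_i}$. By the Chinese remainder theorem there is $a\in R$ with $a-b^ez_i\in b^{2e}R_{\mathfrak m_i}$ for all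 $i$. Then $z=a/b^e\in R[1/b]$ satisfies $z-z_i\in b^eV_i$, so $z\in D$ and $z$ maps to the class of $(z_i)$. The last two statements hold because $V_i/bV_i$ is the quotient of a DVR by a nonzero proper ideal and maps onto $L_i$.
\end{proof}

\subsection*{Proof of Proposition~\ref{prop:X0}(i)}

Let $0\ne P\subsetneq Q$ in $X_0$ with $x\notin Q$. Choose $0\ne b\in P(0)$, form $D$ and $P'\subsetneq Q'$, and let $A=D[[x]]/P'$. The ring $D$ need not be known to be Noetherian; the choice of $b$ in $P(0)$ makes $A$ Noetherian.

By Cohen's theorem, a ring whose primes are finitely generated is Noetherian. So let $\mathfrak Q\supseteq P'$ be a prime of $D[[x]]$. The ideal $\mathfrak Q(0)$ of $D$ contains $b$, so it is finitely generated by Lemma~\ref{lem:D}(b). If $x\in\mathfrak Q$, then $\mathfrak Q$ is generated by $x$ and generators of $\mathfrak Q(0)$. If $x\notin\mathfrak Q$, take $f_1,\dots,f_p\in\mathfrak Q$ whose constant terms generate $\mathfrak Q(0)$. For $f^{(0)}=f\in\mathfrak Q$ define $f^{(j)}\in\mathfrak Q$ recursively: there are $r_{lj}\in D$ with $f^{(j)}-\sum_lr_{lj}f_l=xf^{(j+1)}$, and $f^{(j+1)}\in\mathfrak Q$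 because $\mathfrak Q$ is a prime not containing $x$. Then $f-\sum_l\bigl(\sum_jr_{lj}x^j\bigr)f_l$ lies in $x^ND[[x]]$ for all $N$ and is zero. So $\mathfrak Q=(f_1,\dots,f_p)$, and $A$ is Noetherian.

Every maximal ideal of $D[[x]]$, and so of $A$, contains $x$, since $1+xh$ is a unit for all $h$. The ring $A/xA=D/P'(0)$ is a quotient of $D/bD$ and has dimension zero. Hence every maximal ideal of $A$ is minimal over $xA$. By Krull's principal ideal theorem, a prime of a Noetherian ring that is minimal over a principal ideal has height at most one. But $Q'/P'$ is a nonzero prime of the domain $A$ that does not contain $x$; it is properly contained in a maximal ideal, which then has height at least two. This contradiction proves (i).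

\subsection*{Proof of Proposition~\ref{prop:X0}(ii)}

Let $0\ne Q\in X_0$ with $x\notin Q$, and suppose $Q\subseteq\mathfrak m[[x]]$. Choose $0\ne b\in Q(0)\subseteq\mathfrak m$, form $D$ and $Q'$, and number the maximal ideals so that $\mathfrak m=\mathfrak m_1$. For $0\ne f\in V_1[[x]]$ let $\mu(f)$ be the least $v_1$-value of a coefficient of $f$. If $t$ generates the maximal ideal of $V_1$, then $\mu(f)$ is the largest exponent with $f\in t^{\mu(f)}V_1[[x]]$. Since $V_1[[x]]/tV_1[[x]]=L_1[[x]]$ is a domain, $\mu(fh)=\mu(f)+\mu(h)$.

\emph{There is $h\in Q'$ with $\mu(h)=0$.} Let $0\ne f\in Q'$ and $e=\mu(f)$. If $e=0$, take $h=f$. Let $e\ge1$. In $D$ we can divide only by powers of $b$, so we raise $f$ to the power $\beta=v_1(b)\ge1$ to match values at $V_1$, and we multiply by an element that creates divisibility at the other $V_i$. By Lemma~\ref{lem:D}(b) there is $z\in D$ with $z-1\in b^eV_1$ and $z\in b^eV_i$ for $i\ge2$; in particular $v_1(z)=0$. A coefficient $a$ of $zf^\beta$ lies in $D$, satisfies $v_1(a)\ge\beta e=v_1(b^e)$, and lies in $b^eV_i$ for $i\ge2$. So $a\in b^eD$ by Lemma~\ref{lem:D}(b),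 and $zf^\beta=b^eh$ with $h\in D[[x]]$. Since $b\notin Q'$, we get $h\in Q'$, and $\mu(h)=\beta e-e\beta=0$.

\emph{Descent to $R[[x]]$.} The image of $h$ in $L_1[[x]]$ is nonzero, so it is $x^\nu\varepsilon$ with $\varepsilon$ a unit of $L_1[[x]]$. Applying the surjectivity of $D\to\prod_iL_i$ to each coefficient, we find $g\in D[[x]]$ with image $\varepsilon^{-1}$ in $L_1[[x]]$ and image $0$ in $L_i[[x]]$ for $i\ge2$. Then $hg$ has image $x^\nu\in K_1[[x]]$ in $L_1[[x]]$ and image $0$ in $L_i[[x]]$ for $i\geq2$. By Lemma~\ref{lem:D}(c), $hg\in R[[x]]$, and so $hg\in Q'\cap R[[x]]=Q$. But the coefficient of $x^\nu$ in $hg$ has residue $1$ in $K_1=R/\mathfrak m$, so $hg\notin\mathfrak m[[x]]$. This contradiction proves (ii) and completes the proof of Theorem~\ref{thm:one}. \qed
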